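\title{A completely isometric embedding of the operator Hilbert space into the predual of a von Neumann algebra}

\begin{abstract}
We prove that the operator Hilbert space $OH$ embeds completely isometrically into the predual of a von Neumann algebra, which can be taken to be a type III factor with separable predual. The same construction embeds the interpolation spaces $[R,C]_\theta$ completely isometrically, and the Schatten classes $S_q$, $1\le q\le 2$, isometrically, into von Neumann preduals. The proof combines an extremal factorization of tuples of matrices with an exact moment identity for circular elements that are free from an operator with distribution $d\lambda/\lambda^2$.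
\end{abstract}

\section{Introduction}\label{sec:intro}

An \emph{operator space} is a closed subspace $E$ of $B(H)$, the bounded operators on a Hilbert space $H$, remembered together with the norms that the spaces $M_n(E)=M_n\otimes E$ inherit from $B(H^n)$. A linear map $u:E\to F$ is \emph{completely contractive}, respectively a \emph{complete isometry}, if every amplification $\mathrm{id}\otimes u:M_n(E)\to M_n(F)$ is contractive, respectively isometric; it is a \emph{completely isomorphic embedding} if the amplifications are bounded above and below uniformly in $n$. The dual $E^*$ is an operator space through $M_n(E^*)=CB(E,M_n)$, where $\|u\|_{cb}=\sup_r\|\mathrm{id}_{M_r}\otimes u\|$. The predual $M_*$ of a von Neumann algebra $M$ carries the operator space structure induced by its inclusion in $M^*$.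

The Hilbert space $\ell_2$ has many operator space structures. Two of them are the row space $R$ and the column space $C$, the closed spans of the matrix units $(e_{1i})_i$ and $(e_{i1})_i$ in $B(\ell_2)$. Pisier's \emph{operator Hilbert space} $OH$ is the structure, unique up to complete isometry, for which the canonical identification of the antidual $\overline{OH}^{\,*}$ with $OH$ is a complete isometry. Equivalently, if $(e_i)$ is an orthonormal basis of $OH$, then for all finitely supported families $(z_i)$ in $B(\ell_2)$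
\begin{equation}\label{eq:OH}
\Big\|\sum_i z_i\otimes e_i\Big\|_{\min}=\Big\|\sum_i z_i\otimes\overline{z_i}\Big\|_{\min}^{1/2}.
\end{equation}
The question we answer is the following.

\medskip
\noindent\emph{Do there exist a von Neumann algebra $M$ and a linear map $J:OH\to M_*$ that is a complete isometry onto its range?}
\medskip

Preduals of von Neumann algebras are the noncommutative $L_1$-spaces, and for Banach spaces the corresponding statement has a one-line proof: if $(\gamma_i)$ are independent standard complex Gaussian variables, then $\sum x_i\gamma_i$ has the distribution of $\|x\|_2\gamma_1$, so $x\mapsto\sum x_i\gamma_i/\|\gamma_1\|_1$ is an isometry of $\ell_2$ into $L_1=(L_\infty)_*$. Among operator spaces, $R$ and $C$ embed completely isometrically into the trace class $S_1=B(\ell_2)_*$ (see Section~\ref{sec:proofs}), and $OH$ lies halfway between them in the sense of complex interpolation. All this suggests a positive answer. On the other hand, the Gaussian argument rests on a symmetry, the transitivity of the unitary group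 on the sphere of $\ell_2$, which says nothing about matrix coefficients. M.~Junge proved that $OH$ embeds completely \emph{isomorphically} into the predual of a von Neumann algebra; his construction uses an algebra of type III. Pisier showed that this cannot be avoided: if $OH$ embeds completely isomorphically into $M_*$, then $M$ is not semifinite. So no $L_1$-space of a trace can contain $OH$, and an isometric embedding requires an exact identity between distributions that replaces rotation invariance at every matrix level. We find such an identity, and the answer is yes.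

\begin{theorem}\label{thm:A}
There are a C*-algebra $A$, which is an $\ell_\infty$-product of finite von Neumann algebras, and a complete isometry $J:OH\to A^*=(A^{**})_*$. Hence $OH$ embeds completely isometrically into $M_*$ with $M=A^{**}$.
\end{theorem}

\begin{theorem}\label{thm:B}
\begin{enumerate}
\item[(1)] For every $0\le\theta\le1$ the space $[R,C]_\theta$ embeds completely isometrically into the predual of a von Neumann algebra \textup{(}$\theta=\frac12$ is $OH$\textup{)}.
\item[(2)] For $OH$, the von Neumann algebra can be taken to be a type III factor with separable predual.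
\item[(3)] For $1\le q\le2$ the Schatten class $S_q$ embeds isometrically, as a Banach space, into the predual of a von Neumann algebra.
\end{enumerate}
\end{theorem}

Here is the plan. By duality (Section~\ref{sec:reduction}), it suffices to find elements $d_i$ in a tracial algebra such that, for all matrices $x_i$, the $L_1$-norm of $\sum x_i\otimes d_i$ approximates a prescribed norm $\nu^*(x)$. We take $d_i$ proportional to $D^{3/4}c_iD^{3/4}$, where the $c_i$ are free circular elements and $D$ is free from them with ``distribution'' $d\lambda/\lambda^2$ on $(0,\infty)$. This measure is infinite; the heuristic picture is that the elements $D^{3/4}c_iD^{3/4}$ are homogeneous of degree one and span $OH$ in a Haagerup $L_1$-space. To stay elementary we truncate $D$ to large windows and pass to a limit. Three facts carry the proof.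
\begin{itemize}
\item A dense set of tuples $x$ factor as $x_i=a^{3/4}w_ib^{3/4}$ with $\sum w_ibw_i^*=1=\sum w_i^*aw_i$, and then $\nu^*(x)=\operatorname{Tr}a$ (Section~\ref{sec:balanced}).
\item Under these two normalizations, the moments of $\sum x_i\otimes D^{3/4}c_iD^{3/4}$, cut off in a way adapted to $a$ and $b$, are exactly $\operatorname{Tr}a$ times universal numbers (Section~\ref{sec:key}). This is the substitute for rotation invariance.
\item On a logarithmic scale the cutoffs adapted to different $a$ and $b$ differ by a bounded shift, which becomes negligible in long windows (Section~\ref{sec:windows}).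
\end{itemize}
Section~\ref{sec:column} shows all three at work on the tuple $x_i=e_{i1}$. The argument is no harder for $[R,C]_\theta$, so we carry a parameter $\theta\in(0,1)$ throughout. For Theorem~\ref{thm:A} only $\theta=\frac12$ is needed, and then no interpolation of operator spaces enters; the reader may set $\theta=\theta'=\frac12$, $p=p'=2$ and read both exponents $\frac{1+\theta}2$ and $\frac{1+\theta'}2$ as $\frac34$.

\section{Reduction to an identity between norms}\label{sec:reduction}

\subsection*{Standard facts on operator spaces}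
We use the following.
\begin{enumerate}
\item[(F1)] The adjoint of a complete contraction is a complete contraction. If $u,v$ are complete contractions and $vu=\mathrm{id}$, then $u$ is a complete isometry.
\item[(F2)] The canonical inclusion $E\to E^{**}$ is a complete isometry.
\item[(F3)] For a C*-algebra $A$ the bidual $A^{**}$ is a von Neumann algebra with predual $A^*$, and $M_n(A^{**})=M_n(A)^{**}$ isometrically; the operator space structures of $A^{**}$ as a bidual and as a von Neumann algebra coincide. By (F2) for $E=A^*$, the structure of $A^*$ as the dual of $A$ is the one induced by $A^{***}=(A^{**})^*$. Thus $A^*=(A^{**})_*$ as operator spaces.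
\item[(F4)] The conjugate space $\overline E$ is normed by $\|\sum z_i\otimes\overline{x_i}\|_{M_n(\overline E)}=\|\sum\overline{z_i}\otimes x_i\|_{M_n(E)}$.
\end{enumerate}

\subsection*{The norms $\nu_\theta$}
Throughout, $\operatorname{Tr}$ is the unnormalized trace on $M_n$, $S_p^n$ is $M_n$ with the Schatten norm $\|v\|_p=(\operatorname{Tr}|v|^p)^{1/p}$, and $a>0$ means that $a$ is positive and invertible. For $z=(z_1,\dots,z_N)\in M_n^N$ put
\[
\Theta_z(v)=\sum_iz_ivz_i^*,\qquad \Theta_z^*(y)=\sum_iz_i^*yz_i ,
\]
so that $\operatorname{Tr}(y\,\Theta_z(v))=\operatorname{Tr}(\Theta_z^*(y)\,v)$. Fix $0<\theta<1$ and write $\theta'=1-\theta$, $p=1/\theta$, $p'=1/\theta'$. For $z,x\in M_n^N$ define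
\[
\nu_\theta(z)=\|\Theta_z:S_p^n\to S_p^n\|^{1/2},\qquad
\nu_\theta^*(x)=\sup\Big\{\Big|\sum_i\operatorname{Tr}(z_ix_i)\Big|:\nu_\theta(z)\le1\Big\}.
\]

\begin{lemma}\label{lem:nu}
For $z\in M_n^N$,
\begin{equation}\label{eq:nu}
\nu_\theta(z)^2=\sup\Big\{\sum_i\|b^{\theta'/2}z_ia^{\theta/2}\|_2^2\ :\ a,b>0,\ \operatorname{Tr}a=\operatorname{Tr}b=1\Big\}.
\end{equation}
Consequently $\nu_\theta$ is a norm on $M_n^N$ with dual norm $\nu_\theta^*$, deleting coordinates of $z$ does not increase $\nu_\theta(z)$, and padding $x$ with zero coordinates does not change $\nu_\theta^*(x)$.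
\end{lemma}

\begin{proof}
We have $\nu_\theta(z)^2=\sup|\operatorname{Tr}(y\,\Theta_z(v))|$ over $\|v\|_p=\|y\|_{p'}=1$. Write $v=u|v|$, $y=u'|y|$ with $u,u'$ unitary. Then $\operatorname{Tr}(yz_ivz_i^*)=\operatorname{Tr}\big((|y|^{1/2}z_iu|v|^{1/2})(|v|^{1/2}z_i^*u'|y|^{1/2})\big)$, and since $u|v|u^*=|v^*|$ and $u'|y|u'^*=|y^*|$, the Cauchy--Schwarz inequality gives
\[
|\operatorname{Tr}(y\,\Theta_z(v))|^2\le\operatorname{Tr}\big(|y|\,\Theta_z(|v^*|)\big)\operatorname{Tr}\big(|y^*|\,\Theta_z(|v|)\big).
\]
So the supremum may be restricted to positive $v,y$, and by density to invertible ones. These are exactly $v=a^\theta$, $y=b^{\theta'}$ with $a,b$ as in \eqref{eq:nu}, and $\operatorname{Tr}(b^{\theta'}z_ia^\theta z_i^*)=\|b^{\theta'/2}z_ia^{\theta/2}\|_2^2$. Thus $\nu_\theta$ is a finite supremum of Hilbertian norms, each of which decreases when a coordinate is deleted. Finally, if $\nu_\theta(z,z'')\le1$ then $\nu_\theta(z)\le1$, which gives $\nu_\theta^*(x,0)\le\nu_\theta^*(x)$, and $\Theta_{(z,0)}=\Theta_z$ gives the reverse inequality.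
\end{proof}

The norm $\nu_{1/2}$ is the norm of $OH$ and of its dual. Let $OH_N=\operatorname{span}(e_1,\dots,e_N)$ and let $(\xi_i)_{i\le N}$ be the dual basis of $OH_N^*$.

\begin{lemma}\label{lem:OHdual}
For all $z\in M_n^N$, $\ \|\sum z_i\otimes e_i\|_{M_n(OH)}=\|\sum z_i\otimes\xi_i\|_{M_n(OH_N^*)}=\nu_{1/2}(z)$.
\end{lemma}

\begin{proof}
Identify $\ell_2^n\otimes\overline{\ell_2^n}$ with $S_2^n$ by $\xi\otimes\bar\eta\mapsto\xi\eta^*$. Then $z_i\otimes\overline{z_i}$ acts as $v\mapsto z_ivz_i^*$, so \eqref{eq:OH} says $\|\sum z_i\otimes e_i\|=\nu_{1/2}(z)$. Let $\tilde\xi_i\in OH^*$ be the coordinate functionals. By self-duality and (F4), $\|\sum z_i\otimes\tilde\xi_i\|_{M_n(OH^*)}=\|\sum\overline{z_i}\otimes e_i\|_{M_n(OH)}=\|\sum\overline{z_i}\otimes z_i\|^{1/2}$, which equals $\nu_{1/2}(z)$ after flipping the tensor factors. The coordinate projection $P_N:OH\to OH_N$ is completely contractive by Lemma~\ref{lem:nu} and density. Its adjoint maps $\xi_i$ to $\tilde\xi_i$ and has the restriction map $OH^*\to OH_N^*$ as a left inverse,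 so it is a complete isometry by (F1).
\end{proof}

One family of values of $\nu_\theta^*$ can be computed at once. It will serve as our test case and will give Theorem~\ref{thm:B}(3).

\begin{lemma}\label{lem:column}
Let $T\in M_r$ and $x_i=Te_{i1}$ for $1\le i\le r$. Then $\nu_\theta^*(x)=\|T\|_q$, where $\frac1q=\frac{1+\theta}2$.
\end{lemma}

\begin{proof}
Since $x_ie_{11}=x_i$, we have $\operatorname{Tr}(z_ix_i)=\operatorname{Tr}(e_{11}z_ix_i)$, and replacing $z_i$ by $e_{11}z_i$ replaces $\Theta_z$ by $e_{11}\Theta_z(\cdot)e_{11}$, which does not increase the norm. So we may assume that only the first row of each $z_i$ is nonzero. Let $Z\in M_r$ have the first row of $z_i$ as its $i$-th row. Then $\sum_i\operatorname{Tr}(z_iTe_{i1})=\sum_i(z_iT)_{1i}=\sum_i(ZT)_{ii}=\operatorname{Tr}(ZT)$ and $\Theta_z(v)=\operatorname{Tr}(ZvZ^*)e_{11}=\operatorname{Tr}(vZ^*Z)e_{11}$, so $\nu_\theta(z)^2=\|Z^*Z\|_{p'}=\|Z\|_{2p'}^2$. The exponent conjugate to $2p'$ is $q$, because $1-\frac{\theta'}2=\frac{1+\theta}2$.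
\end{proof}

\subsection*{The criterion}
Let $A$ be a C*-algebra and $\varphi_1,\varphi_2,\ldots\in A^*$. For $x\in M_n^N$ define $\Psi_x\in M_n(A)^*$ by
\begin{equation}\label{eq:Psi}
\Psi_x(m)=\sum_{i\le N}\operatorname{Tr}\big((\mathrm{id}\otimes\varphi_i)(m)\,x_i\big).
\end{equation}
The norms of $M_n(A^*)$ are suprema over all amplifications and are awkward to compute. The norms $\|\Psi_x\|$ carry the same information and are concrete: if $A$ is a von Neumann algebra with a finite trace $\tau$ and $\varphi_i=\tau(\,\cdot\,d_i)$, then $\Psi_x(m)=(\operatorname{Tr}\otimes\tau)(m\sum x_i\otimes d_i)$, and $\|\Psi_x\|$ is the $L_1$-norm of the single operator $\sum x_i\otimes d_i$.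

\begin{proposition}\label{prop:criterion}
Let $E$ be an operator space with a linearly independent sequence $(e_i)$ of dense span, $E_N=\operatorname{span}(e_1,\dots,e_N)$, and $(\xi_i)_{i\le N}$ the dual basis of $E_N^*$. Assume that for all $n,N$ and all $z,x\in M_n^N$
\[
\Big\|\sum z_i\otimes\xi_i\Big\|_{M_n(E_N^*)}=\nu_\theta(z)\qquad\text{and}\qquad\|\Psi_x\|=\nu_\theta^*(x).
\]
Then $e_i\mapsto\varphi_i$ extends to a complete isometry $E\to A^*$.
\end{proposition}

\begin{proof}
Fix $N$. For $r\ge1$ let $B_r$ be the closed unit ball of $(M_r^N,\nu_\theta)$ and let $K_r\subset M_r^N$ be the set of tuples $((\mathrm{id}\otimes\varphi_i)(m))_{i\le N}$ with $m$ in the unit ball of $M_r(A)$. Both sets are absolutely convex, every linear functional on $M_r^N$ has the form $z\mapsto\sum\operatorname{Tr}(z_ix_i)$, and the suprema of its modulus over $K_r$ and over $B_r$ are $\|\Psi_x\|$ and $\nu_\theta^*(x)$. These agree, so $\overline{K_r}=B_r$ by the Hahn--Banach separation theorem.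

Let $v_1,\dots,v_N\in M_n$. The element $\sum v_i\otimes\varphi_i\in M_n(A^*)=CB(A,M_n)$ is the map $m\mapsto\sum\varphi_i(m)v_i$, whose $r$-th amplification is $m\mapsto\sum(\mathrm{id}\otimes\varphi_i)(m)\otimes v_i$. Hence
\[
\Big\|\sum v_i\otimes\varphi_i\Big\|_{M_n(A^*)}=\sup_r\sup_{z\in K_r}\Big\|\sum z_i\otimes v_i\Big\|=\sup_r\sup_{z\in B_r}\Big\|\sum z_i\otimes v_i\Big\|.
\]
As $B_r$ is the unit ball of $M_r(E_N^*)$, the last quantity is the norm of $\sum v_i\otimes e_i$ in $CB(E_N^*,M_n)=M_n(E_N^{**})$, which is its norm in $M_n(E)$ by (F2). So the map is completely isometric on $\operatorname{span}(e_i)$, and it extends by density.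
\end{proof}

Everything therefore rests on the following statement, in which no operator space appears. It is proved in Sections~\ref{sec:free}--\ref{sec:windows}.

\begin{proposition}\label{prop:realization}
Let $0<\theta<1$. There are an $\ell_\infty$-product $A$ of finite von Neumann algebras and functionals $\varphi_1,\varphi_2,\ldots\in A^*$ such that $\|\Psi_x\|=\nu_\theta^*(x)$ for all $n,N$ and $x\in M_n^N$.
\end{proposition}

\section{Circular elements and the measure $d\lambda/\lambda^2$}\label{sec:free}

\subsection*{Freeness}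
Let $\mathcal N$ be a von Neumann algebra with a faithful normal tracial state $\hat\tau$. Unital $*$-subalgebras $\mathcal B_j$ are \emph{free} if $\hat\tau(b_1\cdots b_d)=0$ whenever $\hat\tau(b_l)=0$, $b_l\in\mathcal B_{j(l)}$ and $j(l)\ne j(l+1)$ for all $l$. A partition of $\{1,\dots,d\}$ is \emph{noncrossing} if there are no $l_1<l_2<l_3<l_4$ with $l_1,l_3$ in one block and $l_2,l_4$ in another; $NC(d)$ is the set of these partitions and $NC_2(d)$ the subset of pairings. The \emph{free cumulants} are the multilinear functionals $\kappa_d$ determined by $\hat\tau(b_1\cdots b_d)=\sum_{\pi\in NC(d)}\kappa_\pi[b_1,\dots,b_d]$, where $\kappa_\pi$ is the product over the blocks $B$ of $\pi$ of $\kappa_{|B|}$ evaluated on the $b_l$, $l\in B$, in increasing order. A $*$-free sequence $(c_i)$ of \emph{circular elements} with $\hat\tau(c_ic_i^*)=\mu$ is characterized by the fact that the only nonzero cumulants of the family $(c_i,c_i^*)_i$ are $\kappa_2(c_i,c_i^*)=\kappa_2(c_i^*,c_i)=\mu$. It is the free analogue of a complex Gaussian sequence: for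 scalars $x_i$, the sum $\sum x_ic_i$ has the same cumulants, hence the same $*$-moments, as $\|x\|_2c_1$. Such a sequence exists in $L(\mathbb F_\infty)$.

\subsection*{The model}
For a window $0<S<T$ let $\mathcal A=L^\infty([S,T])$ with
\[
\tau(f)=\int_S^Tf(\lambda)\frac{d\lambda}{\lambda^2},\qquad\mu=\tau(1),\qquad\hat\tau=\tau/\mu,\qquad D(\lambda)=\lambda .
\]
Let $(\mathcal N_{S,T},\hat\tau)$ be the free product of $(\mathcal A,\hat\tau)$ and $L(\mathbb F_\infty)$, a finite von Neumann algebra with faithful normal tracial state. It contains a $*$-free sequence $(c_i)$ of circular elements, $*$-free from $\mathcal A$, which we normalize by $\hat\tau(c_ic_i^*)=\mu$. Put $\tau=\mu\hat\tau$ on $\mathcal N_{S,T}$. On $M_n\otimes\mathcal N_{S,T}$ the norms $\|X\|_s=(\operatorname{Tr}\otimes\tau)(|X|^s)^{1/s}$, $1\le s<\infty$, satisfy H\"older's inequality; in particular $\|m_1Xm_2\|_1\le\|m_1\|\,\|X\|_1\|m_2\|$. Moreover $\|X\|_1=(\operatorname{Tr}\otimes\tau)((XX^*)^{1/2})=\max\{|(\operatorname{Tr}\otimes\tau)(mX)|:\|m\|\le1\}$, the maximum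 being attained at $m=u^*$ if $X=u|X|$.

The measure $d\lambda/\lambda^2$ is chosen for one property. Put $\mathcal I(f)=\int_0^\infty f(u)\,du/u^2$. If $\beta>0$ and $f$ is a bounded Borel function vanishing outside $[\beta S,\beta T]$, the substitution $u=\beta\lambda$ gives
\begin{equation}\label{eq:scaling}
\tau(f(\beta D))=\int_S^Tf(\beta\lambda)\frac{d\lambda}{\lambda^2}=\beta\,\mathcal I(f).
\end{equation}
Whatever the function $f$, the trace of $f(\beta D)$ is \emph{linear} in $\beta$. The normalization $\hat\tau(c_ic_i^*)=\mu$ is chosen so that the total mass $\mu$, which depends on the window, disappears from all mixed moments (Lemma~\ref{lem:wick}).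

\subsection*{The Kreweras complement}
Place a point $\bar l$ after each $l$, so that $1<\bar1<2<\bar2<\dots<d<\bar d$. The \emph{Kreweras complement} $K(\pi)$ of $\pi\in NC(d)$ is the largest noncrossing partition $\sigma$ of the barred points such that $\pi\cup\sigma$ is noncrossing; we view it as a partition of $\{1,\dots,d\}$ (Figure~\ref{fig:kreweras}). If $\{b_1,\dots,b_d\}$ and $\{a_1,\dots,a_d\}$ are free, then \cite[Theorem 14.4]{NS}
\begin{equation}\label{eq:NS}
\hat\tau(b_1a_1\cdots b_da_d)=\sum_{\pi\in NC(d)}\kappa_\pi[b_1,\dots,b_d]\prod_{B\in K(\pi)}\hat\tau\Big(\prod_{l\in B}a_l\Big),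
\end{equation}
the inner products being taken in increasing order.

\begin{figure}[ht]
\centering
\begin{tikzpicture}[xscale=1.3]
\foreach \l in {1,...,6}{
  \fill (\l,0) circle (1.5pt); \node[below] at (\l,-0.05) {$\l$};
  \draw (\l+0.5,0) circle (1.5pt); \node[below] at (\l+0.5,-0.05) {$\bar{\l}$};}
\draw[thick] (1,0)--(1,1.3)--(6,1.3)--(6,0);
\draw[thick] (2,0)--(2,0.55)--(3,0.55)--(3,0);
\draw[thick] (4,0)--(4,0.55)--(5,0.55)--(5,0);
\draw[dashed] (1.5,0.06)--(1.5,0.92)--(5.5,0.92)--(5.5,0.06);
\draw[dashed] (3.5,0.06)--(3.5,0.92);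
\draw[dashed] (2.5,0.06)--(2.5,0.3);
\draw[dashed] (4.5,0.06)--(4.5,0.3);
\draw[dashed] (6.5,0.06)--(6.5,0.3);
\end{tikzpicture}
\caption{The noncrossing pairing $\pi=\{\{1,6\},\{2,3\},\{4,5\}\}$ (solid) and its Kreweras complement $K(\pi)=\{\{\bar1,\bar3,\bar5\},\{\bar2\},\{\bar4\},\{\bar6\}\}$ (dashed). An adjacent pair such as $\{2,3\}$ isolates $\bar2$ and leaves $\bar1$ and $\bar3$ in one block.}\label{fig:kreweras}
\end{figure}

\begin{lemma}\label{lem:kreweras}
\begin{enumerate}
\item[(a)] For $\pi\in NC(d)$ and $l<l'$, the points $l,l'$ lie in the same block of $K(\pi)$ if and only if $\{l+1,\dots,l'\}$ is a union of blocks of $\pi$.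
\item[(b)] Let $k\ge2$ and $\pi\in NC_2(2k)$. Then $\pi$ contains a pair $\{j,j+1\}$ with $j\ge2$. If $\pi'$ is $\pi$ with this pair removed, then $K(\pi)$ arises from $K(\pi')$ by adding the singleton $\{j\}$ and adjoining $j+1$ to the block of $j-1$.
\item[(c)] For $\pi\in NC_2(2k)$, $K(\pi)$ has $k+1$ blocks, and every pair of $\pi$ consists of an odd and an even number.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Write $l\sim l'$ for the stated condition, symmetrized and with $l\sim l$. Unions, differences and intersections of unions of blocks are unions of blocks. For $l_1<l_2<l_3$, each of the sets $\{l_1+1,\dots,l_2\}$, $\{l_2+1,\dots,l_3\}$, $\{l_1+1,\dots,l_3\}$ is a union or a difference of the other two, so $\sim$ is an equivalence relation. It is noncrossing: if $l_1<l_2<l_3<l_4$, $l_1\sim l_3$ and $l_2\sim l_4$, then $\{l_2+1,\dots,l_3\}$ is an intersection of two unions of blocks, so $l_2\sim l_3$. A block of $\pi$ crosses a block containing $\bar l$ and $\bar l'$ through these two points exactly when it has elements both inside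 and outside $\{l+1,\dots,l'\}$. So a noncrossing $\sigma$ is compatible with $\pi$ if and only if it refines $\sim$, and the largest such $\sigma$ is $\sim$.

(b) Among the pairs not containing $1$ choose $\{j,j'\}$, $j<j'$, with $j'-j$ minimal. If $j'>j+1$, then $j+1$ is paired with a point strictly between $j$ and $j'$, giving a shorter pair not containing $1$. So $j'=j+1$. A set $\{l+1,\dots,j\}$ or $\{j+1,\dots,l'\}$ contains exactly one of $j,j+1$, so $\{j\}$ is a block of $K(\pi)$. Next, $j-1\sim j+1$ because $\{j,j+1\}$ is a block of $\pi$. Finally, for $l<l'$ outside $\{j,j+1\}$ the set $\{l+1,\dots,l'\}$ contains both or neither of $j,j+1$, so it is a union of blocks of $\pi$ if and only if the set with $j,j+1$ removed is a union of blocks of $\pi'$.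

(c) For $k=1$, $K(\pi)=\{\{1\},\{2\}\}$ by (a). By (b), each added pair adds one block, and relabeling after its removal shifts indices by $0$ or $2$; both claims follow by induction.
\end{proof}

\begin{lemma}\label{lem:wick}
For $a_1,\dots,a_{2k}\in\mathcal A$ and indices $i_1,\dots,i_{2k}$,
\[
\tau\big(c_{i_1}a_1c_{i_2}^*a_2c_{i_3}a_3\cdots c_{i_{2k}}^*a_{2k}\big)=\sum_\pi\prod_{B\in K(\pi)}\tau\Big(\prod_{l\in B}a_l\Big),
\]
the sum being over those $\pi\in NC_2(2k)$ with $i_l=i_{l'}$ whenever $\{l,l'\}\in\pi$.
\end{lemma}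

\begin{proof}
Apply \eqref{eq:NS}. The cumulant $\kappa_\pi$ vanishes unless $\pi$ is a pairing; each pair then joins a $c$ to a $c^*$ by Lemma~\ref{lem:kreweras}(c), so $\kappa_\pi=\mu^k$ if the indices match along $\pi$ and $0$ otherwise. With the factor $\mu$ from $\tau=\mu\hat\tau$ we have $\mu^{k+1}$, one factor $\mu$ for each block of $K(\pi)$.
\end{proof}

The first two cases, read off from Lemma~\ref{lem:kreweras}(a), are
\begin{align}
\tau(c_ia_1c_i^*a_2)&=\tau(a_1)\tau(a_2),\label{eq:wick1}\\
\tau(c_ia_1c_j^*a_2c_ja_3c_i^*a_4)&=\delta_{ij}\,\tau(a_1)\tau(a_3)\tau(a_2a_4)+\tau(a_2)\tau(a_4)\tau(a_1a_3).\label{eq:wick2}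
\end{align}

\section{A column, by hand}\label{sec:column}

Let $\theta=\frac12$. For $n=1$ there is nothing to see: $\nu_{1/2}(z)=\|z\|_2$, and circular elements alone give $\|\sum x_ic_i\|_1=\|x\|_2\|c_1\|_1$. The first real test is the column $x_i=e_{i1}\in M_N$, $1\le i\le N$. Lemma~\ref{lem:column} with $T=1$ and $q=\frac43$ gives the target $\nu_{1/2}^*(x)=N^{3/4}$.

\smallskip\noindent\emph{A fixed finite trace cannot reach the target.} If $d_i$ are elements of a von Neumann algebra with finite trace $\tau$ and $\|d_i\|_2\le K$, then by Cauchy--Schwarz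
\begin{equation}\label{eq:sqrtN}
\Big\|\sum_{i\le N}e_{i1}\otimes d_i\Big\|_1=\tau\Big(\Big(\sum d_i^*d_i\Big)^{1/2}\Big)\le\tau(1)^{1/2}K\,N^{1/2}.
\end{equation}
So the $d_i$ must have $L_2$-norms that are huge compared with their $L_1$-norms, in a way tuned to every $N$ at once. This is what $D$ provides.

\smallskip\noindent\emph{Where $N^{3/4}$ comes from.} For any $\alpha,\beta>0$ we may write $D^{3/4}c_iD^{3/4}=(\alpha D)^{3/4}\omega c_i(\beta D)^{3/4}$ with $\omega=(\alpha\beta)^{-3/4}$. Let $I\subset(0,\infty)$ be a compact interval, take a window containing $\alpha^{-1}I$ and $\beta^{-1}I$, put $f=h=u^{3/2}1_I(u)$, and consider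
\[
Y=\sum_{i\le N}e_{i1}\otimes h^{1/2}(\alpha D)\,\omega c_i\,f^{1/2}(\beta D)=\sum_{i\le N}e_{i1}\otimes1_{\alpha^{-1}I}(D)\,D^{3/4}c_iD^{3/4}\,1_{\beta^{-1}I}(D).
\]
The $(i,j)$ entry of $YY^*$ is $\omega^2h^{1/2}(\alpha D)c_if(\beta D)c_j^*h^{1/2}(\alpha D)$. By \eqref{eq:wick1}, \eqref{eq:wick2} and \eqref{eq:scaling},
\begin{align*}
(\operatorname{Tr}\otimes\tau)(YY^*)&=N\omega^2\alpha\beta\;\mathcal I(f)\mathcal I(h),\\
(\operatorname{Tr}\otimes\tau)((YY^*)^2)&=N\omega^4\alpha\beta^2\;\mathcal I(f)^2\mathcal I(h^2)+N^2\omega^4\alpha^2\beta\;\mathcal I(h)^2\mathcal I(f^2).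
\end{align*}
For $N=\alpha=\beta=\omega=1$ all three coefficients equal $1$; this is the scalar model, a single truncated $D^{3/4}c_1D^{3/4}$. To compare $\|Y\|_1$ with the scalar model we want the three coefficients to be equal, and this happens exactly when
\begin{equation}\label{eq:colbal}
\omega^2\beta=1,\qquad N\omega^2\alpha=1 .
\end{equation}
Then $\beta=N\alpha$, and $\beta=\omega^{-2}=(\beta^2/N)^{3/2}$ gives $\beta=N^{3/4}$, $\alpha=N^{-1/4}$. The common value of the coefficients is $N\omega^2\alpha\beta=\beta=N^{3/4}$, the target.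

\smallskip\noindent\emph{What remains.} With $a=\alpha1_N$, $b=\beta$ and the $N\times1$ matrices $w_i$ equal to $\omega$ times the canonical basis vectors, \eqref{eq:colbal} reads $\sum w_ibw_i^*=1_N$, $\sum w_i^*aw_i=1$, and the common coefficient is $\operatorname{Tr}a$. Three things have to be done: find $a,b,w$ for a general tuple $x$ and identify $\operatorname{Tr}a$ with $\nu^*(x)$; show that the two equations make \emph{all} moments proportional; and remove the dependence on $x$ of the cutoffs. Here the cutoffs $\alpha^{-1}I$ and $\beta^{-1}I$ differ by the factor $N$, a shift by $\ln N$ on the logarithmic scale, so we shall need intervals whose logarithmic length is large compared with $\ln N$.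

\section{Balanced factorizations}\label{sec:balanced}

\begin{definition}\label{def:balanced}
A tuple $x\in M_n^N$ is \emph{balanced} by $(a,b,w)$ if $a,b>0$ in $M_n$, $w\in M_n^N$ and
\begin{equation}\label{eq:balanced}
x_i=a^{(1+\theta)/2}\,w_i\,b^{(1+\theta')/2},\qquad\sum_iw_ibw_i^*=1,\qquad\sum_iw_i^*aw_i=1 .
\end{equation}
\end{definition}

In this case $\operatorname{Tr}a=\sum\operatorname{Tr}(aw_ibw_i^*)=\operatorname{Tr}b$. To evaluate $\nu_\theta^*(x)$ we need a tuple $z$ that norms $x$, and a way to certify $\nu_\theta(z)\le1$. The certificate is a form of Schur's test.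

\begin{lemma}\label{lem:schur}
If $a,b>0$ satisfy $\Theta_z(a^\theta)=b^\theta$ and $\Theta_z^*(b^{\theta'})=a^{\theta'}$, then $\nu_\theta(z)\le1$.
\end{lemma}

\begin{proof}
The two hypotheses give contractions on $M_n$ and on $S_1^n$, between which we interpolate. Put $t_i=b^{-\theta/2}z_ia^{\theta/2}$ and $l_i=b^{1/2}t_ia^{-1/2}=b^{\theta'/2}z_ia^{-\theta'/2}$. The hypotheses say $\sum t_it_i^*=1$ and $\sum l_i^*l_i=1$. Writing $\Theta_t(v)$ as the product of the row $(t_i)$, the diagonal matrix $v\oplus\dots\oplus v$ and the column $(t_i^*)$ shows $\|\Theta_t(v)\|\le\|v\|$. For the same reason $\Theta_l^*$ is contractive on $M_n$, so $\Theta_l$ is contractive on $S_1^n$.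

By the proof of Lemma~\ref{lem:nu} it suffices to show $\operatorname{Tr}(y\,\Theta_z(v))\le1$ for $v,y>0$ with $\operatorname{Tr}v^p=\operatorname{Tr}y^{p'}=1$. Let
\[
G(\zeta)=\operatorname{Tr}\big(y^{p'(1-\zeta)}\,b^{\zeta/2}\,\Theta_t(a^{-\zeta/2}v^{p\zeta}a^{-\zeta/2})\,b^{\zeta/2}\big).
\]
Expanding in spectral projections, $G$ is a finite linear combination of functions $\rho^\zeta$ with $\rho>0$, so it is entire and bounded on the strip $0\le\operatorname{Re}\zeta\le1$. Also $G(\theta)=\operatorname{Tr}(y\,\Theta_z(v))$, since $p'\theta'=p\theta=1$ and $z_i=b^{\theta/2}t_ia^{-\theta/2}$. For $\zeta=\mathrm is$, the matrix $y^{p'(1-\mathrm is)}$ has trace norm $1$, while $b^{\mathrm is/2}$ and the argument of $\Theta_t$ are unitary; so $|G|\le1$. For $\zeta=1+\mathrm is$,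
\[
G(\zeta)=\operatorname{Tr}\big(y^{-\mathrm ip's}\,b^{\mathrm is/2}\,\Theta_l(a^{-\mathrm is/2}v^{p(1+\mathrm is)}a^{-\mathrm is/2})\,b^{\mathrm is/2}\big),
\]
where the argument of $\Theta_l$ has trace norm $1$ and the other factors are unitary; so $|G|\le1$. The three lines theorem gives $|G(\theta)|\le1$.
\end{proof}

\begin{remark}
For $\theta=\frac12$ complex analysis can be avoided. The map $\Phi=\Theta_z^*\Theta_z$ is self-adjoint on the Hilbert space $S_2^n$, preserves positivity, and fixes $a^{1/2}$. As $a$ is invertible, every hermitian $v$ satisfies $-Ca^{1/2}\le v\le Ca^{1/2}$ for some $C$, and then so does $\Phi^k(v)$ for all $k$. So the powers of $\Phi$ are bounded, its eigenvalues have modulus at most $1$, and $\|\Theta_z\|^2=\|\Phi\|\le1$.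
\end{remark}

\begin{lemma}\label{lem:value}
If $x$ is balanced by $(a,b,w)$, then $\nu_\theta^*(x)=\operatorname{Tr}a$.
\end{lemma}

\begin{proof}
Let $\nu_\theta(z)\le1$. Split $\operatorname{Tr}(z_ix_i)=\operatorname{Tr}\big((b^{\theta'/2}z_ia^{\theta/2})(a^{1/2}w_ib^{1/2})\big)$. By Cauchy--Schwarz and \eqref{eq:nu}, rescaled by homogeneity,
\[
\Big|\sum\operatorname{Tr}(z_ix_i)\Big|^2\le\sum\|b^{\theta'/2}z_ia^{\theta/2}\|_2^2\cdot\sum\operatorname{Tr}(aw_ibw_i^*)\le(\operatorname{Tr}b)^{\theta'}(\operatorname{Tr}a)^\theta\operatorname{Tr}a=(\operatorname{Tr}a)^2 .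
\]
Conversely, put $z_i=b^{\theta/2}w_i^*a^{\theta'/2}$. Then $z_ix_i=b^{\theta/2}w_i^*aw_ib^{(1+\theta')/2}$, so $\sum\operatorname{Tr}(z_ix_i)=\operatorname{Tr}b=\operatorname{Tr}a$. Moreover
\[
\Theta_z(a^\theta)=b^{\theta/2}\Big(\sum w_i^*aw_i\Big)b^{\theta/2}=b^\theta,\qquad\Theta_z^*(b^{\theta'})=a^{\theta'/2}\Big(\sum w_ibw_i^*\Big)a^{\theta'/2}=a^{\theta'},
\]
and Lemma~\ref{lem:schur} gives $\nu_\theta(z)\le1$.
\end{proof}

How does one find $a$ and $b$? The Cauchy--Schwarz step above, applied to $\operatorname{Tr}(z_ix_i)=\operatorname{Tr}\big((b^{\theta'/2}z_ia^{\theta/2})(a^{-\theta/2}x_ib^{-\theta'/2})\big)$, shows that for all $a,b>0$ of trace one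
\[
\nu_\theta^*(x)^2\le F_x(a,b):=\sum_i\operatorname{Tr}(a^{-\theta}x_ib^{-\theta'}x_i^*).
\]
It is natural to minimize $F_x$, and \eqref{eq:balanced} turns out to be the equation for a critical point. The infimum need not be attained at invertible matrices, and not every tuple is balanced: for $N=1$ the equation $wbw^*=1$ forces $x$ to be invertible. Adding small extra coordinates creates a barrier that keeps the minimizer invertible.

\begin{lemma}\label{lem:dense}
Let $x\in M_n^N$ and $\varepsilon>0$. Then $x^\varepsilon=(x_1,\dots,x_N,(\varepsilon e_{jl})_{1\le j,l\le n})\in M_n^{N+n^2}$ is balanced.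
\end{lemma}

\begin{proof}
Write $y=x^\varepsilon$ and minimize $F_y$ over $a,b>0$ with $\operatorname{Tr}a=\operatorname{Tr}b=1$. All terms of $F_y$ are nonnegative, and the extra coordinates contribute $\varepsilon^2\sum_{j,l}(a^{-\theta})_{jj}(b^{-\theta'})_{ll}=\varepsilon^2\operatorname{Tr}(a^{-\theta})\operatorname{Tr}(b^{-\theta'})$. Both traces are at least $1$, because the eigenvalues of $a$ and $b$ are at most $1$. So $F_y\to\infty$ when the least eigenvalue of $a$ or $b$ tends to $0$, and by compactness the minimum $F>0$ is attained at some invertible $a,b$.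

Fix $b$ and use the variable $\alpha=a^{-\theta}$, which ranges over an open subset of the hermitian matrices. The function is $\operatorname{Tr}(\alpha X)$ with $X=\sum y_ib^{-\theta'}y_i^*$, and the constraint $\operatorname{Tr}\alpha^{-1/\theta}=1$ has derivative $h\mapsto-\frac1\theta\operatorname{Tr}(\alpha^{-1/\theta-1}h)=-\frac1\theta\operatorname{Tr}(a^{1+\theta}h)\ne0$. Lagrange's rule gives $X=\kappa a^{1+\theta}$, and multiplying by $a^{-\theta}$ and taking traces gives $\kappa=F$. Fixing $a$ and using the variable $b^{-\theta'}$, in which the function is $\operatorname{Tr}(b^{-\theta'}\sum y_i^*a^{-\theta}y_i)$, the same argument with $\theta'$ for $\theta$ applies. Thus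
\[
\sum y_ib^{-\theta'}y_i^*=Fa^{1+\theta},\qquad\sum y_i^*a^{-\theta}y_i=Fb^{1+\theta'}.
\]
Replacing $a,b$ by $ta,tb$ changes $F$ into $t^{-2}F$ in both equations, since $1+\theta+\theta'=2$; take $t=F^{1/2}$. For the new $a,b$ put $w_i=a^{-(1+\theta)/2}y_ib^{-(1+\theta')/2}$. Then $\sum w_ibw_i^*=a^{-(1+\theta)/2}\big(\sum y_ib^{-\theta'}y_i^*\big)a^{-(1+\theta)/2}=1$ and $\sum w_i^*aw_i=b^{-(1+\theta')/2}\big(\sum y_i^*a^{-\theta}y_i\big)b^{-(1+\theta')/2}=1$.
\end{proof}

\section{The moment identity}\label{sec:key}

Fix a window $[S,T]$ and $w\in M_n^N$, and put $W=\sum w_i\otimes c_i$. For $F\in M_n\otimes\mathcal A$ let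
\[
\eta(F)=\sum_iw_i\,(\mathrm{id}\otimes\tau)(F)\,w_i^*\otimes1,\qquad\eta^\sharp(F)=\sum_iw_i^*\,(\mathrm{id}\otimes\tau)(F)\,w_i\otimes1,
\]
and let $\eta_j=\eta$ for $j$ odd, $\eta_j=\eta^\sharp$ for $j$ even. The next lemma is the matrix form of Lemma~\ref{lem:wick}: an adjacent pair $WFW^*$ may be contracted to $\eta(F)$, and $W^*FW$ to $\eta^\sharp(F)$.

\begin{lemma}\label{lem:recursion}
There are multilinear functionals $V_\pi$, $\pi\in NC_2(2k)$, on $(M_n\otimes\mathcal A)^{2k}$ with
\[
(\operatorname{Tr}\otimes\tau)(WF_1W^*F_2WF_3\cdots W^*F_{2k})=\sum_{\pi\in NC_2(2k)}V_\pi(F_1,\dots,F_{2k}),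
\]
such that $V_\pi(F_1,F_2)=(\operatorname{Tr}\otimes\tau)(\eta(F_1)F_2)$ for $k=1$, and, for $k\ge2$ and $j,\pi'$ as in Lemma~\ref{lem:kreweras}(b),
\[
V_\pi(F_1,\dots,F_{2k})=V_{\pi'}(F_1,\dots,F_{j-2},\;F_{j-1}\,\eta_j(F_j)\,F_{j+1},\;F_{j+2},\dots,F_{2k}).
\]
\end{lemma}

\begin{proof}
On elementary tensors $F_l=y_l\otimes a_l$ define
\[
V_\pi=\sum\operatorname{Tr}(w_{i_1}y_1w_{i_2}^*y_2w_{i_3}\cdots w_{i_{2k}}^*y_{2k})\prod_{B\in K(\pi)}\tau\Big(\prod_{l\in B}a_l\Big),
\]
the sum being over indices that match along $\pi$, and extend multilinearly. The first identity is Lemma~\ref{lem:wick}. For $k=1$ we get $\sum_i\operatorname{Tr}(w_iy_1w_i^*y_2)\tau(a_1)\tau(a_2)=(\operatorname{Tr}\otimes\tau)(\eta(F_1)F_2)$. Let $k\ge2$. The singleton block $\{j\}$ contributes the factor $\tau(a_j)$. Summing over the common index $i=i_j=i_{j+1}$ turns $\tau(a_j)\,w_iy_jw_i^*$ ($j$ odd) or $\tau(a_j)\,w_i^*y_jw_i$ ($j$ even) into the matrix $y'$ with $\eta_j(F_j)=y'\otimes1$. The remaining blocks are those of $K(\pi')$ with $a_{j-1}$ replaced by $a_{j-1}a_{j+1}$.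 Since $F_{j-1}\eta_j(F_j)F_{j+1}=y_{j-1}y'y_{j+1}\otimes a_{j-1}a_{j+1}$ and relabeling preserves parity, this is the recursion.
\end{proof}

In general the contracted term $\eta_j(F_j)$ is a matrix that commutes with nothing, and the recursion cannot be solved. The point of \eqref{eq:scaling} and of the normalizations \eqref{eq:balanced} is to make it a scalar.

\begin{lemma}\label{lem:key}
Let $a,b>0$ in $M_n$ satisfy $\sum w_ibw_i^*=1=\sum w_i^*aw_i$. Let $f,h\ge0$ be bounded Borel functions vanishing outside a compact interval $I\subset(0,\infty)$ such that $I\subset[\beta S,\beta T]$ for every eigenvalue $\beta$ of $a$ and of $b$. Put $Y=h^{1/2}(a\otimes D)\,W\,f^{1/2}(b\otimes D)$. Then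
\[
\|Y\|_1=\operatorname{Tr}(a)\,\gamma(f,h),
\]
where $\gamma(f,h)$ depends only on $f$ and $h$, and not on $n,a,b,w,S,T$.
\end{lemma}

\begin{proof}
Let $b=\sum\beta p_\beta$ be the spectral decomposition, so that $f(b\otimes D)=\sum p_\beta\otimes f(\beta D)\in M_n\otimes\mathcal A$. For an integer $r\ge1$ the function $f^r$ vanishes outside $I\subset[\beta S,\beta T]$, so \eqref{eq:scaling} gives $(\mathrm{id}\otimes\tau)(f^r(b\otimes D))=\sum p_\beta\,\beta\,\mathcal I(f^r)=\mathcal I(f^r)\,b$. The same computation with $a,h$ gives $(\mathrm{id}\otimes\tau)(h^r(a\otimes D))=\mathcal I(h^r)\,a$. By the normalizations,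
\begin{equation}\label{eq:scalar}
\eta(f^r(b\otimes D))=\mathcal I(f^r)\,1,\qquad\eta^\sharp(h^r(a\otimes D))=\mathcal I(h^r)\,1 .
\end{equation}

We claim that for $\pi\in NC_2(2k)$ and integers $r_l\ge1$,
\[
V_\pi\big(f^{r_1}(b\otimes D),h^{r_2}(a\otimes D),f^{r_3}(b\otimes D),\dots,h^{r_{2k}}(a\otimes D)\big)=\operatorname{Tr}(a)\,v_\pi(r_1,\dots,r_{2k}),
\]
where $v_\pi$ depends only on the numbers $\mathcal I(f^r),\mathcal I(h^r)$. For $k=1$ the left side is $\mathcal I(f^{r_1})\mathcal I(h^{r_2})\operatorname{Tr}a$. For $k\ge2$ fix for each $\pi$ a pair $\{j,j+1\}$ as in Lemma~\ref{lem:kreweras}(b). By \eqref{eq:scalar}, $\eta_j$ of the $j$-th entry is the scalar $\mathcal I(f^{r_j})$ or $\mathcal I(h^{r_j})$ according as $j$ is odd or even. The entries $j-1$ and $j+1$ are powers of the same operator and multiply to its power with exponent $r_{j-1}+r_{j+1}\ge1$. This reduces the claim to $k-1$.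

By the trace property, $(\operatorname{Tr}\otimes\tau)((YY^*)^k)=(\operatorname{Tr}\otimes\tau)\big((Wf(b\otimes D)W^*h(a\otimes D))^k\big)=\operatorname{Tr}(a)\,\sigma_k$ for $k\ge1$, with $\sigma_k=\sum_\pi v_\pi(1,\dots,1)$ depending only on $f,h$. Let $(Y_1,a_1)$ and $(Y_2,a_2)$ come from any two systems of data satisfying the hypotheses for the same $f,h$. Then $(\operatorname{Tr}\otimes\tau)(Q(Y_jY_j^*))/\operatorname{Tr}a_j$ is the same for $j=1,2$ whenever $Q$ is a polynomial with $Q(0)=0$. Let $\rho\ge\|Y_jY_j^*\|$ and choose such polynomials converging uniformly to $\sqrt t$ on $[0,\rho]$, which is possible as $\sqrt0=0$. Both traces are finite, so $\|Y_1\|_1/\operatorname{Tr}a_1=\|Y_2\|_1/\operatorname{Tr}a_2$.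
\end{proof}

Taking $n=N=1$, $a=b=w=1$ and any window containing $I$, we see that $\gamma(f,h)=\|h^{1/2}(D)c_if^{1/2}(D)\|_1$ for every $i$. The zeroth moment $(\operatorname{Tr}\otimes\tau)(1)=n\mu$ is not proportional to $\operatorname{Tr}a$, which is why constant terms are excluded; and if $I\not\subset[\beta S,\beta T]$, the integral in \eqref{eq:scaling} covers only a part of $I$ that depends on $\beta$, so that \eqref{eq:scalar} is lost.

\section{Long windows and the limit}\label{sec:windows}

For a compact interval $I=[s,t]\subset(0,\infty)$ put $h_I(u)=u^{1+\theta}1_I(u)$, $f_I(u)=u^{1+\theta'}1_I(u)$ and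
\[
g(I)=\gamma(f_I,h_I)=\big\|1_I(D)\,D^{(1+\theta)/2}c_i\,D^{(1+\theta')/2}\,1_I(D)\big\|_1 ,
\]
computed in any $\mathcal N_{S,T}$ with $[S,T]\supset I$. We do not need the value of $g$, only that it is insensitive to a bounded change of the logarithmic length of $I$, at least along a sequence of lengths. This follows from scale invariance and subexponential growth.

\begin{lemma}\label{lem:g}
The number $g(I)$ depends only on $L=\ln(t/s)$. Writing it as $g(L)$, the function $g$ is nondecreasing and $0<g(L)\le L^{3/2}$ for $L>0$. For each integer $k\ge1$ there is $L_k\ge4k$ with $g(L_k+2k)\le(1+\frac1k)\,g(L_k-2k)$.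
\end{lemma}

\begin{proof}
\emph{Scale invariance.} Apply Lemma~\ref{lem:key} with $n=N=1$, $a=b=\rho$, $w=\rho^{-1/2}$ and a window containing $\rho^{-1}I$. Since $\frac{1+\theta}2+\frac{1+\theta'}2-\frac12=1$, the operator $Y$ is $\rho$ times the operator defining $g(\rho^{-1}I)$. Hence $\rho\,g(\rho^{-1}I)=\|Y\|_1=\rho\,g(I)$.

\emph{Monotonicity.} If $I\subset I'$, the operator for $I$ is the compression by $1_I(D)$ of the operator for $I'$.

\emph{Positivity.} By \eqref{eq:wick1} the squared $L_2$-norm of the operator is $\mathcal I(f_I)\mathcal I(h_I)>0$, so the operator is nonzero, and $\tau$ is faithful.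

\emph{Growth.} Take $[S,T]=I$, so that $\tau(D)=\int_s^td\lambda/\lambda=L$. H\"older's inequality with exponents $\frac2\theta,2,\frac2{\theta'}$ gives
\[
g(L)\le\|D^{\theta/2}\|_{2/\theta}\,\|D^{1/2}c_1D^{1/2}\|_2\,\|D^{\theta'/2}\|_{2/\theta'}=L^{\theta/2}\cdot L\cdot L^{\theta'/2}=L^{3/2},
\]
because $\|D^{1/2}c_1D^{1/2}\|_2^2=\tau(c_1Dc_1^*D)=\tau(D)^2$ by \eqref{eq:wick1}.

\emph{The lengths $L_k$.} If $L_k$ did not exist, then $g(L+2k)>(1+\frac1k)g(L-2k)$ for all $L\ge4k$. Taking $L=4k,8k,\dots,4kj$ gives $g(4kj+2k)>(1+\frac1k)^jg(2k)$ for all $j$, contradicting $g(L)\le L^{3/2}$ and $g(2k)>0$.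
\end{proof}

For $k\ge1$ let $\mathcal N_k=\mathcal N_{S,T}$ with $[S,T]=[e^{-2k},e^{L_k+2k}]$ and trace $\tau_k$, let $e_{(k)}=1_{[1,e^{L_k}]}(D)$, and put
\[
d_i^{(k)}=g(L_k)^{-1}\,e_{(k)}\,D^{(1+\theta)/2}c_i\,D^{(1+\theta')/2}\,e_{(k)}\in\mathcal N_k,\qquad\|d_i^{(k)}\|_1=1 .
\]
The window exceeds the support of $e_{(k)}$ by $2k$ on each side of the logarithmic scale, to leave room for the hypothesis of Lemma~\ref{lem:key}.

\begin{proposition}\label{prop:limit}
For all $n,N$ and $x\in M_n^N$, $\ \lim_{k\to\infty}\big\|\sum_ix_i\otimes d_i^{(k)}\big\|_1=\nu_\theta^*(x)$.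
\end{proposition}

\begin{proof}
Write $N_k(x)$ for the norm on the left.

\emph{Balanced tuples.} Let $x$ be balanced by $(a,b,w)$ and let $k$ be so large that the spectra of $a,b$ lie in $[e^{-k},e^k]$. Write $L=L_k$, $e=e_{(k)}$, $W=\sum w_i\otimes c_i$, and
\[
\hat X=\sum x_i\otimes D^{(1+\theta)/2}c_iD^{(1+\theta')/2}=(a\otimes D)^{(1+\theta)/2}\,W\,(b\otimes D)^{(1+\theta')/2},\qquad X=(1\otimes e)\hat X(1\otimes e),
\]
so that $\|X\|_1=g(L)N_k(x)$. The cutoff $1\otimes e$ is not a function of $a\otimes D$ or $b\otimes D$, so Lemma~\ref{lem:key} does not apply to $X$; we squeeze $1\otimes e$ between cutoffs that are. Let $I_-=[e^k,e^{L-k}]$ and $I_+=[e^{-k},e^{L+k}]$, of logarithmic lengths $L-2k>0$ and $L+2k$, and put $P_\pm=1_{I_\pm}(a\otimes D)$, $Q_\pm=1_{I_\pm}(b\otimes D)$. For $\beta\in[e^{-k},e^k]$, $\beta\lambda\in I_-$ implies $\lambda\in[1,e^L]$, which implies $\beta\lambda\in I_+$. Summing over the spectral projections of $a$ and $b$ gives $P_-\le1\otimes e\le P_+$ and $Q_-\le1\otimes e\le Q_+$. Hence $P_-\hat XQ_-=P_-XQ_-$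 and $X=(1\otimes e)P_+\hat XQ_+(1\otimes e)$, so
\[
\|P_-\hat XQ_-\|_1\le\|X\|_1\le\|P_+\hat XQ_+\|_1 .
\]
Now $P_\pm\hat XQ_\pm=h_{I_\pm}^{1/2}(a\otimes D)\,W\,f_{I_\pm}^{1/2}(b\otimes D)$, and for each eigenvalue $\beta$ of $a$ or $b$ we have $\beta S\le e^{-k}$ and $\beta T\ge e^{L+k}$, so $I_-\subset I_+\subset[\beta S,\beta T]$. Lemma~\ref{lem:key} gives $\|P_\pm\hat XQ_\pm\|_1=\operatorname{Tr}(a)\,g(L\pm2k)$. Since $g(L-2k)\le g(L)\le g(L+2k)\le(1+\frac1k)g(L-2k)$,
\[
(1+\tfrac1k)^{-1}\operatorname{Tr}a\le N_k(x)\le(1+\tfrac1k)\operatorname{Tr}a ,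
\]
and $\operatorname{Tr}a=\nu_\theta^*(x)$ by Lemma~\ref{lem:value}.

\emph{General tuples.} Let $x^\varepsilon$ be as in Lemma~\ref{lem:dense}. Each term $\varepsilon e_{jl}\otimes d_i^{(k)}$ has $L_1$-norm $\varepsilon$, so $|N_k(x^\varepsilon)-N_k(x)|\le\varepsilon n^2$ for all $k$. Hence every limit point of $(N_k(x))_k$ is within $\varepsilon n^2$ of $\nu_\theta^*(x^\varepsilon)$. As $\varepsilon\to0$, $\nu_\theta^*(x^\varepsilon)\to\nu_\theta^*(x,0)=\nu_\theta^*(x)$ by Lemma~\ref{lem:nu}.
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:realization}]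
Let $A=\{(m_k):m_k\in\mathcal N_k,\ \sup_k\|m_k\|<\infty\}$, let $\mathcal U$ be a free ultrafilter on $\mathbb N$, and put $\varphi_i(m)=\lim_{\mathcal U}\tau_k(m_kd_i^{(k)})$. Then $\|\varphi_i\|\le1$. The algebra $M_n(A)$ is the $\ell_\infty$-product of the $M_n(\mathcal N_k)$, and with $X_k=\sum x_i\otimes d_i^{(k)}$ we have $\Psi_x(m)=\lim_{\mathcal U}(\operatorname{Tr}\otimes\tau_k)(m_kX_k)$. So $\|\Psi_x\|\le\lim_{\mathcal U}\|X_k\|_1$, with equality at $m_k=u_k^*$, where $X_k=u_k|X_k|$. As $\mathcal U$ is free, $\lim_{\mathcal U}\|X_k\|_1=\nu_\theta^*(x)$ by Proposition~\ref{prop:limit}.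
\end{proof}

\section{The embeddings of $OH$, $[R,C]_\theta$ and $S_q$}\label{sec:proofs}

\begin{proof}[Proof of Theorem~\ref{thm:A}]
Take $\theta=\frac12$ and $A,\varphi_i$ from Proposition~\ref{prop:realization}. By Lemma~\ref{lem:OHdual} and Proposition~\ref{prop:criterion}, $J(e_i)=\varphi_i$ defines a complete isometry $OH\to A^*$, and $A^*=(A^{**})_*$ as operator spaces by (F3).
\end{proof}

\begin{remark}
Only finite algebras were used, yet there is no conflict with Pisier's theorem, which shows that $A^{**}$ is not semifinite. For fixed $k$ the elements $d_i^{(k)}$ obey \eqref{eq:sqrtN}, so the convergence in Proposition~\ref{prop:limit} is not uniform in $n$ and $N$. The functionals $\varphi_i$ vanish on each summand $\mathcal N_k\subset A$, so they are not normal on the finite von Neumann algebra $A$.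
\end{remark}

\begin{proof}[Proof of Theorem~\ref{thm:B}(1)]
Make $(R,C)$ a compatible pair by identifying $e_{1i}$ and $e_{i1}$ with the basis vector $e_i$ of $\ell_2$. The space $[R,C]_\theta$ is defined by $M_n([R,C]_\theta)=[M_n(R),M_n(C)]_\theta$ (complex interpolation), with $[R,C]_0=R$, $[R,C]_1=C$; as a Banach space it is $\ell_2$. A map that is completely contractive at both endpoints is completely contractive between the interpolation spaces.

\emph{Duals of $R$ and $C$.} We have $\|\sum y_i\otimes e_i\|_{M_r(R)}=\|\sum y_iy_i^*\|^{1/2}$ and $\|\sum y_i\otimes e_i\|_{M_r(C)}=\|\sum y_i^*y_i\|^{1/2}$. The norm of $\sum z_i\otimes\xi_i$ in $M_n(R^*)$ is the supremum of $\|\sum y_i\otimes z_i\|$ over $\|\sum y_iy_i^*\|\le1$. Writing the sum as the row $(y_i\otimes1)$ times the column $(1\otimes z_i)$ bounds it by $\|\sum z_i^*z_i\|^{1/2}$, and $y_i=e_{i1}$ attains this bound. So $R^*=C$ for the dual basis. Taking adjoints of all matrices exchanges rows and columns and gives $C^*=R$; the computation holds equally for $R_N,C_N$, the spans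 of the first $N$ basis vectors.

\emph{The endpoints.} Let $K$ be the compact operators on $\ell_2$. The maps $x\mapsto xe_{11}$ and $x\mapsto e_{11}x$ are completely contractive projections of $K$ onto $C$ and $R$. By (F1) their adjoints embed $C^*=R$ and $R^*=C$ completely isometrically into $K^*=S_1$, which is $B(\ell_2)_*$ by (F3).

\emph{The case $0<\theta<1$.} We quote two facts. The first is Pisier's formula \cite[Section 8]{Pisier}: $\|\sum z_i\otimes e_i\|_{M_n([R,C]_\theta)}=\|\Theta_z:S_p^n\to S_p^n\|^{1/2}=\nu_\theta(z)$, which for $\theta=\frac12$ identifies $[R,C]_{1/2}$ with $OH$ by Lemma~\ref{lem:OHdual}. The second is the duality of complex interpolation in finite dimension, which gives completely isometrically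
\[
[R_N,C_N]_{\theta'}^*=[R_N^*,C_N^*]_{\theta'}=[C_N,R_N]_{\theta'}=[R_N,C_N]_\theta .
\]
The inclusions $R_N\subset R$, $C_N\subset C$ and the coordinate projections onto $R_N$, $C_N$ are complete contractions. Interpolating and using (F1), $[R_N,C_N]_\sigma$ is completely isometrically the span of $e_1,\dots,e_N$ in $[R,C]_\sigma$, for every $\sigma\in(0,1)$. So $E=[R,C]_{\theta'}$ satisfies $E_N^*=[R_N,C_N]_\theta\subset[R,C]_\theta$, whose matrix norms are $\nu_\theta$. Propositions~\ref{prop:criterion} and~\ref{prop:realization} embed $[R,C]_{\theta'}$ into $A^*=(A^{**})_*$, and $\theta'$ ranges over $(0,1)$ as $\theta$ does.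
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:B}(3)]
For $q=1$, $S_1=B(\ell_2)_*$. For $q=2$, $S_2$ is isometric to $\ell_2$, and so is the space of first columns in $S_1$, since a rank one operator has equal trace and Hilbert--Schmidt norms. Let $1<q<2$, choose $\theta\in(0,1)$ with $\frac1q=\frac{1+\theta}2$, and take $A,\varphi_i$ from Proposition~\ref{prop:realization}. View $\varphi_i$ as normal functionals on $A^{**}$, let $M=B(\ell_2)\bar\otimes A^{**}$, whose elements are matrices $m=[m_{jl}]$ over $A^{**}$, and for a finitely supported scalar matrix $T$ put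
\[
\Lambda_T(m)=\sum_{i,l}T_{li}\,\varphi_i(m_{1l}).
\]
This is a normal functional on $M$, linear in $T$. Suppose $T\in M_r$ and $x_i=Te_{i1}$. Then $\Lambda_T$ factors through the compression $M\to M_r(A^{**})$, which maps the unit ball onto the unit ball. On $M_r(A)$, $\operatorname{Tr}((\mathrm{id}\otimes\varphi_i)(m)Te_{i1})=\sum_l\varphi_i(m_{1l})T_{li}$, so $\Lambda_T$ induces on $M_r(A^{**})=M_r(A)^{**}$ the normal extension of $\Psi_x$, which has the same norm. Hence $\|\Lambda_T\|=\|\Psi_x\|=\nu_\theta^*(x)=\|T\|_q$ by Lemma~\ref{lem:column}. Finitely supported matrices are dense in $S_q$, so $T\mapsto\Lambda_T$ extends to an isometry $S_q\to M_*$.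
\end{proof}

\section{A type III factor with separable predual}\label{sec:factor}

The algebra $A^{**}$ is large. We first cut it down to a von Neumann algebra $M$ on a separable Hilbert space, and then place $M$ in a factor $\mathcal P$ as the range of a normal conditional expectation, which is what is needed to embed $M_*$ into $\mathcal P_*$.

\begin{proof}[Proof of Theorem~\ref{thm:B}(2)]
\emph{Step 1: separability.} Let $\theta=\frac12$ and take $A,\varphi_i$ from Proposition~\ref{prop:realization}. For all $r,N,l\ge1$ and all $x\in M_r^N$ with entries in $\mathbb Q+\mathrm i\mathbb Q$ choose $m$ in the unit ball of $M_r(A)$ with $|\Psi_x(m)|\ge\|\Psi_x\|-1/l$. Let $A_0\subset A$ be the separable unital C*-algebra generated by the entries of these countably many matrices. Then $\|\Psi_x|_{M_r(A_0)}\|=\nu_{1/2}^*(x)$ for a dense set of $x$, hence for all $x$, both sides being seminorms on a finite-dimensional space. By Proposition~\ref{prop:criterion}, $e_i\mapsto\varphi_i|_{A_0}$ is a complete isometry $OH\to A_0^*$.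

Each $\varphi_i|_{A_0}$ is a linear combination of four states. Let $\pi$ be the direct sum of the GNS representations of these countably many states; it acts on a separable Hilbert space $H$ because $A_0$ is separable. Put $M=\pi(A_0)''$. Each of the states is a vector state composed with $\pi$, so $\varphi_i|_{A_0}=\psi_i\circ\pi$ with $\psi_i\in M_*$. The map $M_*\to A_0^*$, $\psi\mapsto\psi\circ\pi$, is a complete isometry. Indeed, an element of $M_n(M_*)$ is a $\sigma$-weakly continuous map $u:M\to M_n$, and we must show $\|u\circ\pi\|_{cb}=\|u\|_{cb}$. The $*$-homomorphism $\mathrm{id}\otimes\pi$ maps the open unit ball of $M_r(A_0)$ onto that of $M_r(\pi(A_0))$, which is $\sigma$-weakly dense in the unit ball of $M_r(M)$ by Kaplansky's density theorem, and $m\mapsto\|(\mathrm{id}\otimes u)(m)\|$ is $\sigma$-weakly continuous. So $e_i\mapsto\psi_i$ defines a complete isometry $OH\to M_*$.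

\emph{Step 2: the crossed product.} Let $(h_j)$ be an orthonormal basis of $H$ and $\omega=\sum_jt_j\langle\,\cdot\,h_j,h_j\rangle$ with $t_j>0$, $\sum t_j=1$, a faithful normal state on $M$. Its GNS space is separable, since $x\mapsto(t_j^{1/2}xh_j)_j$ embeds it isometrically into $H\otimes\ell_2$. Let $\mathcal Q=\bar\bigotimes_{\gamma\in\mathbb F_2}(M,\omega)$ be the infinite tensor product with its faithful normal product state $\Omega$, and let $\alpha$ be the Bernoulli shift of $\mathbb F_2$, which permutes the coordinates by left translation and preserves $\Omega$. The crossed product $\mathcal P=\mathcal Q\rtimes_\alpha\mathbb F_2$ is generated by $\mathcal Q$ and a unitary representation $\gamma\mapsto u_\gamma$ with $u_\gamma yu_\gamma^*=\alpha_\gamma(y)$, and it has a faithful normal conditional expectation $\mathcal E:\mathcal P\to\mathcal Q$ with $\mathcal E(u_\gamma)=0$ for $\gamma\ne e$. Checking on the elements $yu_\gamma$ and using normality gives $\mathcal E(u_hxu_h^*)=\alpha_h(\mathcal E(x))$. The GNS space of $\Omega$ is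 a countable tensor product of separable spaces, and $\mathcal P$ acts on its tensor product with $\ell_2(\mathbb F_2)$. So $\mathcal P_*$, a quotient of the trace class of a separable Hilbert space, is separable.

\emph{Step 3: central elements lie in $\mathcal Q$.} For $z\in\mathcal P$ put $z_\gamma=\mathcal E(zu_\gamma^*)$. For the inner product $\langle x,y\rangle=\Omega\mathcal E(xy^*)$ on $\mathcal P$, the subspaces $\mathcal Qu_\gamma$ are mutually orthogonal, because $\mathcal E(yu_\gamma u_{\gamma'}^*y'^*)=y\,\mathcal E(u_{\gamma\gamma'^{-1}})y'^*$. Their span is a $\sigma$-strongly$^*$ dense $*$-subalgebra, hence dense for this inner product, and $z-z_\gamma u_\gamma$ is orthogonal to $\mathcal Qu_\gamma$, because $\mathcal E((z-z_\gamma u_\gamma)u_\gamma^*y^*)=(z_\gamma-z_\gamma)y^*=0$. Parseval's identity gives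
\begin{equation}\label{eq:parseval}
\sum_\gamma\Omega(z_\gamma z_\gamma^*)=\Omega\mathcal E(zz^*)<\infty .
\end{equation}
Let $z$ be central. Then $z_{h\gamma h^{-1}}=\mathcal E(u_hzu_\gamma^*u_h^*)=\alpha_h(z_\gamma)$, so $\Omega(z_\gamma z_\gamma^*)$ is constant on conjugacy classes. In $\mathbb F_2$ the class of every $\gamma\ne e$ is infinite, so \eqref{eq:parseval} and faithfulness force $z_\gamma=0$ for $\gamma\ne e$. All coefficients of $z-z_e$ vanish, and \eqref{eq:parseval} applied to $z-z_e$ gives $z=z_e\in\mathcal Q$. Moreover $\alpha_h(z)=u_hzu_h^*=z$ for all $h$.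

\emph{Step 4: invariant elements are scalars.} We have $\Omega(x^*\alpha_h(y))\to\overline{\Omega(x)}\,\Omega(y)$ as $h\to\infty$ in $\mathbb F_2$, for all $x,y\in\mathcal Q$. If $x,y$ are supported on a finite set $F$ of coordinates, equality holds as soon as $hF\cap F=\emptyset$, that is, for all but finitely many $h$. Such elements are dense for the norm $\Omega(x^*x)^{1/2}$, which $\alpha_h$ preserves, and by Cauchy--Schwarz both sides are continuous in this norm, uniformly in $h$. For the central element $z$ we obtain $\Omega(z^*z)=\Omega(z^*\alpha_h(z))\to|\Omega(z)|^2$, so $\Omega(|z-\Omega(z)1|^2)=0$ and $z=\Omega(z)1$. Thus $\mathcal P$ is a factor.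

\emph{Step 5: conclusion.} Identify $M$ with the coordinate $e$ of $\mathcal Q=M\bar\otimes\mathcal Q'$. The slice map by the product state of $\mathcal Q'$, composed with $\mathcal E$, is a normal conditional expectation $\mathcal E_M:\mathcal P\to M$, in particular a complete contraction. The map $\psi\mapsto\psi\circ\mathcal E_M$ from $M_*$ to $\mathcal P_*$ is completely contractive and has the completely contractive left inverse given by restriction to $M$, so it is a complete isometry by (F1). Hence $OH$ embeds completely isometrically into $\mathcal P_*$. By Pisier's theorem recalled in Section~\ref{sec:intro}, $\mathcal P$ is not semifinite, and a factor that is not semifinite is of type III.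
\end{proof}

\begin{thebibliography}{9}

\bibitem{NS}
Nica and Speicher, \emph{Lectures on the Combinatorics of Free Probability}.

\bibitem{Pisier}
Pisier, \emph{The operator Hilbert space OH, complex interpolation and tensor norms}, Mem. AMS 585.

\end{thebibliography}
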